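# One set that escapes every $\sigma$-finite quasi-invariant measure on an uncountable group

We work in ZFC. Here $\omega=\{0,1,2,\dots\}$, the ordinal $\omega_1$ is the first uncountable ordinal (so every $\alpha<\omega_1$ has only countably many predecessors), and "countable" means finite or countably infinite. A $\sigma$-algebra on $E$ always contains $E$. Measures are countably additive with values in $[0,\infty]$, and the domain of $\mu$ is a $\sigma$-algebra denoted $\mathrm{dom}(\mu)$.

## 1. Quasi-invariant measures, free actions, ccc pairs

**Definition (quasi-invariance).** Let a group $\Delta$ act on a set $E$. A measure $\mu$ on $E$ is *$\Delta$-quasi-invariant* if $gX\in\mathrm{dom}(\mu)$ for all $g\in\Delta$ and $X\in\mathrm{dom}(\mu)$, and $\mu(gX)=0$ if and only if $\mu(X)=0$. When $E=\Delta=\Gamma$ is a group acting on itself by $x\mapsto gx$, we say that $\mu$ is *quasi-invariant under left translations*.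

*Example.* On $(\mathbb Z,+)$ let $\mu(X)=\sum_{n\in X}2^{-|n|}$ for every $X\subset\mathbb Z$. Only the empty set is null, so $\mu$ is quasi-invariant. It is not invariant, since $\mu(\{0\})=1$ and $\mu(\{1\})=1/2$.

Recall that $\mu$ is *$\sigma$-finite* if $E=\bigcup_{j\in\omega}Y_j$ with $Y_j\in\mathrm{dom}(\mu)$ and $\mu(Y_j)<\infty$, and *nonzero* if $\mu(E)>0$.

**Example 1 (the measure $\mu_Y$).** This example will be used three times. Let $Y\subset E$ be uncountable. Put
$$\mathrm{dom}(\mu_Y)=\{X\subset E:\ X\cap Y\text{ is countable or }Y\setminus X\text{ is countable}\},$$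
with $\mu_Y(X)=0$ in the first case and $\mu_Y(X)=1$ in the second. The cases exclude each other because $Y$ is uncountable. The domain is closed under complements, since passing from $X$ to $E\setminus X$ exchanges $X\cap Y$ and $Y\setminus X$. It is closed under countable unions: if some $Y\setminus X_i$ is countable, then so is $Y\setminus\bigcup_iX_i$; otherwise every $X_i\cap Y$ is countable, and so is their union. Finally, two disjoint sets $X,X'$ cannot both have measure $1$, for then $Y\subset(Y\setminus X)\cup(Y\setminus X')$ would be countable; countable additivity follows. So $\mu_Y$ is a probability measure. If $E=Y=\Gamma$ is an uncountable group, then $\mu_\Gamma$ is invariant under left translations, because these are bijections of $\Gamma$ and hence preserve countability.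

**Definition (absolute nonmeasurability).** Let $\mathcal M$ be a class of measures on $E$. A set $Z\subset E$ is *absolutely nonmeasurable with respect to $\mathcal M$* if $Z\notin\mathrm{dom}(\mu)$ for every $\mu\in\mathcal M$.

*Example.* Let $\mathcal M$ be the class of translation-invariant measures $\mu$ on $\mathbb R$ whose domain contains all intervals and for which $\mu([0,1))=1$. Let $V\subset[0,1)$ contain exactly one point of each coset of $\mathbb Q$. Then $V$ is absolutely nonmeasurable with respect to $\mathcal M$. Indeed, suppose $V\in\mathrm{dom}(\mu)$. The sets $q+V$, for $q\in\mathbb Q\cap[-1,1]$, are pairwise disjoint, their union contains $[0,1)$, and it is contained in $[-1,2)$, which has measure $3$. If $\mu(V)=0$, then $\mu([0,1))=0$; if $\mu(V)>0$, then $\mu([-1,2))=\infty$. Both are false. This class is small: its measures have a prescribed behavior on intervals.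

**Definition (free action).** An action of $\Delta$ on $E$ is *free* if $gx=x$ for some $x\in E$ implies $g=e$.

*Example.* Any subgroup $\Delta$ of a group $\Gamma$ acts freely on $\Gamma$ by left translations, since $gx=x$ gives $g=e$ by cancellation. The group of permutations of $\omega_1$ with finite support does not act freely on $\omega_1$: the transposition of $0$ and $1$ fixes $2$.

About a $\sigma$-finite measure we shall need only which sets are measurable, which are null, and that there is no uncountable disjoint family of non-null measurable sets. The next notion records these data.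

**Definition (ccc pair).** A *ccc pair* on $E$ is a pair $(\mathcal S,\mathcal I)$ such that

* $\mathcal S$ is a $\sigma$-algebra of subsets of $E$;
* $\mathcal I\subset\mathcal S$ is a $\sigma$-ideal of $\mathcal S$: it contains $\emptyset$, is closed under countable unions, and contains every member of $\mathcal S$ that is included in a member of $\mathcal I$;
* every disjoint subfamily of $\mathcal S\setminus\mathcal I$ is countable (the *ccc* condition).

The pair is *proper* if $E\notin\mathcal I$. If $\Delta$ acts on $E$, the pair is *$\Delta$-invariant* if for all $g\in\Delta$ we have $gX\in\mathcal S$ whenever $X\in\mathcal S$, and $gX\in\mathcal I$ whenever $X\in\mathcal I$.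

*Example.* Let $E$ be uncountable, $\mathcal S$ the family of countable and co-countable subsets, $\mathcal I$ the family of countable subsets. Two disjoint sets cannot both be co-countable, so a disjoint subfamily of $\mathcal S\setminus\mathcal I$ has at most one member. The pair is proper, and it is invariant under every group acting on $E$. On the other hand, for uncountable $E$ the pair $(\mathcal P(E),\{\emptyset\})$ is not ccc, because of the singletons.

**Measures give ccc pairs.** Let $\mu$ be a nonzero $\sigma$-finite $\Delta$-quasi-invariant measure on $E$. Put $\mathcal S=\mathrm{dom}(\mu)$ and $\mathcal I=\{X\in\mathcal S:\mu(X)=0\}$. *Then $(\mathcal S,\mathcal I)$ is a proper $\Delta$-invariant ccc pair.* The $\sigma$-ideal properties are those of null sets, invariance is quasi-invariance, and $E\notin\mathcal I$ since $\mu(E)>0$. For ccc, write $E=\bigcup_{j}Y_j$ with $\mu(Y_j)<\infty$, and suppose that an uncountable disjoint family of measurable sets $X$ with $\mu(X)>0$ exists. For each such $X$ some $j$ has $\mu(X\cap Y_j)>0$, hence some integer $q\ge1$ has $\mu(X\cap Y_j)>1/q$. There are only countably many pairs $(j,q)$, so one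 pair serves uncountably many $X$. Taking more than $q\,\mu(Y_j)$ of these disjoint sets gives total measure exceeding $\mu(Y_j)$ inside $Y_j$, a contradiction.

## 2. Absolutely nonmeasurable subsets of uncountable groups

It is known that if a commutative group $(G,+)$ is uncountable, then $G$ contains a subset which is absolutely nonmeasurable with respect to the class of all nonzero $\sigma$-finite $G$-quasi-invariant measures on $G$. We ask whether commutativity can be removed: *does every uncountable group $\Gamma$ contain a subset absolutely nonmeasurable with respect to the class of all nonzero $\sigma$-finite measures on $\Gamma$ that are quasi-invariant under left translations?*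

In plain words: can we choose one set $Z$, in advance, that every such measure fails to measure, whatever its domain? The answer is yes.

**Theorem 1.** Every uncountable group $\Gamma$ contains a set $Z$ that is absolutely nonmeasurable with respect to the class of all nonzero $\sigma$-finite measures on $\Gamma$ quasi-invariant under left translations.

**Theorem 2 (strong form).** Let an uncountable group $\Delta$ act freely on a nonempty set $E$. Then there is $Z\subset E$ such that no proper $\Delta$-invariant ccc pair $(\mathcal S,\mathcal I)$ on $E$ has $Z\in\mathcal S$. In particular, $Z$ belongs to the domain of no nonzero $\sigma$-finite $\Delta$-quasi-invariant measure on $E$.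

**Theorem 3 (classification and sharpness).**

(a) Let $\Delta$ be a subgroup of a group $\Gamma$, acting on $\Gamma$ by left translations. There is a subset of $\Gamma$ absolutely nonmeasurable with respect to all nonzero $\sigma$-finite $\Delta$-quasi-invariant measures on $\Gamma$ if and only if $\Delta$ is uncountable. In particular (taking $\Delta=\Gamma$), such a set exists for $\Gamma$ itself if and only if $\Gamma$ is uncountable. The same holds for right translations.

(b) "$\sigma$-finite" cannot be dropped.

(c) In Theorem 2, "free" cannot be replaced by "transitive with $E$ uncountable".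

The last sentence of Theorem 2 follows from its first part, because measures give ccc pairs. Theorem 1 is Theorem 2 for $\Delta=\Gamma$ acting on $E=\Gamma$ by left translations, which is a free action. So the work lies in the first part of Theorem 2, and then in Theorem 3.

## 3. Counting measures: countable groups and the role of $\sigma$-finiteness

**Countable groups.** Suppose first that $\Gamma$ is countable. Counting measure on $\mathcal P(\Gamma)$ is nonzero, left-invariant, and $\sigma$-finite, because $\Gamma$ is a countable union of singletons of measure $1$. It measures every set, so no absolutely nonmeasurable set exists.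

**Countable $\Delta$ in an arbitrary $\Gamma$ ("only if" in Theorem 3(a)).** Let $\Delta\le\Gamma$ be countable and put $\mu(X)=|X\cap\Delta|\in[0,\infty]$ for every $X\subset\Gamma$. This is a nonzero measure with domain $\mathcal P(\Gamma)$. It is $\sigma$-finite, since $\Gamma=(\Gamma\setminus\Delta)\cup\bigcup_{d\in\Delta}\{d\}$ is a countable union of sets of measure $0$ or $1$. For $d\in\Delta$ we have $d\Delta=\Delta$, so $dX\cap\Delta=d(X\cap\Delta)$ and $\mu(dX)=\mu(X)$. Every subset of $\Gamma$ is measurable, so no absolutely nonmeasurable set exists. The same $\mu$ works for right translations, since $\Delta d=\Delta$.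

**Theorem 3(b).** On any group $\Gamma$, counting measure on $\mathcal P(\Gamma)$ is nonzero and invariant, and every set is measurable. So if "$\sigma$-finite" is deleted from the class, no group contains an absolutely nonmeasurable set. For uncountable $\Gamma$ this measure is not $\sigma$-finite, since countably many finite sets do not cover $\Gamma$; so there is no conflict with Theorem 1.

## 4. What a transversal can and cannot do

The sensible first attempt is to imitate $V$. Let $\Gamma$ be uncountable, let $H\le\Gamma$ be a subgroup, and let $T$ contain exactly one point of each right coset $H\gamma$. Then the sets $hT$ $(h\in H)$ are pairwise disjoint and cover $\Gamma$. Let $(\mathcal S,\mathcal I)$ be a proper $\Gamma$-invariant ccc pair with $T\in\mathcal S$. We want a contradiction.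

*If $H$ is countable*, then $T\notin\mathcal I$, for otherwise $\Gamma=\bigcup_{h\in H}hT\in\mathcal I$. To finish we would need $T\in\mathcal I$, and ccc would give that from uncountably many disjoint translates of $T$; but the family $(hT)_{h\in H}$ is only countable. The argument stops here, and it cannot be repaired for arbitrary transversals. Take $\Gamma=\mathbb Z\times K$ with $K$ an uncountable group, $H=\mathbb Z\times\{e\}$ and $T=\{0\}\times K$. For $X\subset\Gamma$ let $X_n=\{k\in K:(n,k)\in X\}$. Let $X\in\mathrm{dom}(\mu)$ if every $X_n$ is countable or co-countable in $K$, and let $\mu(X)=\sum_{n\in\mathbb Z}\mu_K(X_n)$, with $\mu_K$ from Example 1. This is a measure. It is invariant, because translating $X$ by $(p,k)$ replaces the sections $X_n$ by $kX_{n-p}$. It is $\sigma$-finite, since the sets $\{n\}\times K$ cover $\Gamma$ and have measure $1$. And it measures $T$, with $\mu(T)=1$.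

*If $H$ is uncountable*, then ccc puts some $hT$ into $\mathcal I$, hence $T\in\mathcal I$ by invariance. But now the cover $\Gamma=\bigcup_{h\in H}hT$ is uncountable, and nothing contradicts $T\in\mathcal I$. In the extreme case $H=\Gamma$ we may take $T=\{e\}$, which is null for the invariant measure $\mu_\Gamma$.

So *being small* comes from uncountably many disjoint translates, while *covering* must be done by countably many sets. We need a device that turns $\omega_1$ small sets into a contradiction through countable operations. An Ulam matrix does this.

## 5. An Ulam matrix inside a countably generated $\sigma$-algebra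

**Lemma 1.** There are sets $B_m\subset\omega_1$ $(m\in\omega)$ and $U_{n,\xi}\subset\omega_1$ $(n\in\omega,\ \xi<\omega_1)$ such that

1. every $U_{n,\xi}$ belongs to the $\sigma$-algebra on $\omega_1$ generated by $\{B_m:m\in\omega\}$;
2. for each $n$, the sets $U_{n,\xi}$ $(\xi<\omega_1)$ are pairwise disjoint;
3. $U_{0,\xi}=\{\xi\}$, and $\bigcup_{n}U_{n,\xi}=\{\alpha<\omega_1:\alpha\ge\xi\}$ for every $\xi$.

**Proof.** *The matrix.* For each $\alpha<\omega_1$ the set $\alpha+1=\{\xi:\xi\le\alpha\}$ is countable and nonempty. Choose a surjection $f_\alpha:\omega\to\alpha+1$ with $f_\alpha(0)=\alpha$, and put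
$$U_{n,\xi}=\{\alpha<\omega_1:f_\alpha(n)=\xi\}.$$
For fixed $n$, an ordinal $\alpha$ lies in $U_{n,\xi}$ only for the single value $\xi=f_\alpha(n)$; this is property 2. Next, $U_{0,\xi}=\{\alpha:\alpha=\xi\}=\{\xi\}$. Finally, $\alpha\in\bigcup_nU_{n,\xi}$ means that $\xi$ is in the range of $f_\alpha$, that is, $\xi\le\alpha$. This is property 3.

*Countably many generators.* There are $\omega_1$ columns, so we must describe "$f_\alpha(n)=\xi$" by countably many yes/no questions. We do this by giving every ordinal $\xi<\omega_1$ a binary name. Since $2^\omega$ is uncountable, we can choose distinct $r_\xi\in2^\omega$ $(\xi<\omega_1)$. Put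
$$B_{n,k}=\{\alpha<\omega_1: r_{f_\alpha(n)}(k)=1\}\qquad(n,k\in\omega),$$
and let $(B_m)_{m\in\omega}$ enumerate these sets. Since $\xi\mapsto r_\xi$ is injective, $f_\alpha(n)=\xi$ if and only if $r_{f_\alpha(n)}$ and $r_\xi$ agree in every coordinate. Hence
$$U_{n,\xi}=\bigcap_{k\in\omega}\{\alpha:r_{f_\alpha(n)}(k)=r_\xi(k)\}.$$
The $k$-th set here is $B_{n,k}$ if $r_\xi(k)=1$ and its complement if $r_\xi(k)=0$. This is property 1. $\square$

*Example.* For finite $\alpha$ we may take $f_\alpha(n)=\max(\alpha-n,0)$. Then inside $\omega$ row $1$ reads $U_{1,0}\cap\omega=\{0,1\}$ and $U_{1,\xi}\cap\omega=\{\xi+1\}$ for $1\le\xi<\omega$: disjoint sets, as they should be.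

The next lemma turns the matrix into an obstruction on $\omega_1$, with no group present.

**Lemma 2.** Let $(\mathcal S',\mathcal I')$ be a ccc pair on $\omega_1$ such that $B_m\in\mathcal S'$ for all $m\in\omega$ and $\{\xi\}\in\mathcal I'$ for all $\xi<\omega_1$. Then $\omega_1\in\mathcal I'$.

**Proof.** By Lemma 1(1), all $U_{n,\xi}$ are in $\mathcal S'$. Fix $n$. The sets $U_{n,\xi}$ that are not in $\mathcal I'$ are nonempty and pairwise disjoint, so different $\xi$ give different sets, and by ccc there are only countably many such $\xi$. A countable union of countable sets is countable, so only countably many $\xi$ have $U_{n,\xi}\notin\mathcal I'$ for some $n$. Since $\omega_1$ is uncountable, there is $\xi$ with $U_{n,\xi}\in\mathcal I'$ for every $n$. By Lemma 1(3),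
$$\omega_1=\{\alpha:\alpha\ge\xi\}\cup\{\eta:\eta<\xi\}=\bigcup_{n\in\omega}U_{n,\xi}\ \cup\ \bigcup_{\eta<\xi}\{\eta\}.$$
The second union is countable because $\xi<\omega_1$. So $\omega_1$ is a countable union of members of $\mathcal I'$. $\square$

For a given pair, then, *some* $B_m$ must be nonmeasurable; but which one may depend on the pair. We want one set for all pairs, and on $\omega_1$ alone this is impossible. Given a single $B\subset\omega_1$, let $Y$ be whichever of $B$, $\omega_1\setminus B$ is uncountable. The measure $\mu_Y$ of Example 1 measures $Y$, hence $B$, and all singletons are null for it. So the reduction from countably many sets to one set must use the group.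

## 6. Writing a subset of $\omega$ into an infinite group

The plan is this. We shall split $E$ into pieces indexed by $\alpha<\omega_1$, each piece being a union of orbits of a countably infinite subgroup $H\le\Delta$. On each $H$-orbit in the piece of index $\alpha$ we draw a pattern $W_\alpha\subset H$ that encodes the set $M=\{m:\alpha\in B_m\}$, and $Z$ is the union of the drawings. Since $\mathcal S$ is $H$-invariant and $H$ is countable, we may apply countable operations to the translates of $Z$ by elements of $H$, and so read the pattern.

There is one difficulty. Suppose the orbit is $\{hy:h\in H\}$ and the drawn points are $\{hy:h\in W\}$. Standing at $x=hy$, we can ask for each $g\in H$ whether $gx=ghy$ is drawn, that is, whether $gh\in W$. So we see the set $\{g:gh\in W\}=Wh^{-1}$, with $h$ unknown to us: the pattern is visible only up to a right translation. The naive code "enumerate $H=\{h_0,h_1,\dots\}$ without repetition and put $W=\{h_m:m\in M\}$" therefore fails: the codes $\{h_0\}$ of $M=\{0\}$ and $\{h_1\}$ of $M=\{1\}$ are right translates of each other.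

What does survive a right translation is a quotient $g'g^{-1}$, because $(g'k)(gk)^{-1}=g'g^{-1}$. So we encode "$m\in M$" as "the quotient $a_m$ occurs in $W$". The elements must be spread out enough that $a_m$ never occurs by accident.

**Lemma 3 (coding).** Let $H$ be an infinite group. There are $a_m,b_m\in H$ $(m\in\omega)$ such that, with $P_m=\{b_m,a_mb_m\}$,

1. $a_m\ne e$, and the sets $P_m$ are pairwise disjoint;
2. if $g,g'\in\bigcup_iP_i$ and $g'=a_mg$, then $\{g,g'\}=P_m$.

Consequently, for $M\subset\omega$ and $W_M=\bigcup_{i\in M}P_i$, we have for every $m$:
$$m\in M\iff\exists g\in H\ \ (g\in W_M\ \text{ and }\ a_mg\in W_M).\tag{1}$$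

**Proof.** **Choice of $a_m$ and $b_m$.** We choose by recursion: $a_m$ must not be a quotient already present, and the new pair $P_m$ must create no unwanted quotient with the old pairs. Suppose $a_i,b_i$ are chosen for $i<m$. Put
$$W^{(m)}=\bigcup_{i<m}P_i,\qquad Q_m=\{e\}\cup\{gg'^{-1}:g,g'\in W^{(m)}\}.$$
The set $Q_m$ is finite and closed under inverses. As $H$ is infinite, we can choose $a_m\in H\setminus Q_m$. Put $F_m=\{e\}\cup\{a_i,a_i^{-1}:i\le m\}$, a finite set also closed under inverses, and choose $b_m\in H$ with
$$b_mg^{-1}\notin F_m,\qquad a_mb_mg^{-1}\notin F_m\qquad\text{for all }g\in W^{(m)}.\tag{2}$$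
This excludes for $b_m$ only the elements of the finitely many finite sets $F_mg$ and $a_m^{-1}F_mg$, so the choice is possible.

**Claim 1.** Since $e\in Q_m$, we have $a_m\ne e$. Since $e\in F_m$, condition (2) says in particular that neither $b_m$ nor $a_mb_m$ is in $W^{(m)}$. So $P_m$ is disjoint from all earlier $P_i$.

**Claim 2.** We show that the quotient $a_m$ arises only inside $P_m$. First note that
$$a_i^{\pm1}\in Q_m\quad\text{for } i<m,\tag{3}$$
because $a_i=(a_ib_i)b_i^{-1}$ with $a_ib_i,b_i\in W^{(m)}$, and $Q_m$ is closed under inverses. Now let $g'=a_mg$ with $g\in P_i$, $g'\in P_j$, and put $k=\max(i,j)$. Since $a_m\ne e$, we have $g\ne g'$.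

*Case $i=j=k$.* Then $g,g'$ are the two elements of $P_k=\{b_k,a_kb_k\}$, so $\{g,g'\}=P_k$ and $a_m=g'g^{-1}\in\{a_k,a_k^{-1}\}$. If $k<m$, then (3) gives $a_m=a_k^{\pm1}\in Q_m$, contrary to the choice of $a_m$. If $m<k$, then $a_k=a_m^{\pm1}\in Q_k$ by (3) with $m$ and $k$ in the roles of $i$ and $m$, contrary to the choice of $a_k$. So $k=m$ and $\{g,g'\}=P_m$.

*Case $i\ne j$.* One of $g,g'$ lies in $P_k$; call it $p$. The other lies in $W^{(k)}$; call it $w$. By (2) for the index $k$, $pw^{-1}\notin F_k$. But $pw^{-1}$ equals $g'g^{-1}=a_m$ or $gg'^{-1}=a_m^{-1}$. Since $a_m^{\pm1}\in F_k$ whenever $m\le k$, we must have $m>k$. Then $g,g'\in W^{(m)}$, so $a_m=g'g^{-1}\in Q_m$, a contradiction. This case does not occur.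

**Equivalence (1).** If $m\in M$, then $g=b_m$ works, since $b_m,a_mb_m\in P_m\subset W_M$. Conversely, let $g,a_mg\in W_M$. By claim 2, $P_m=\{g,a_mg\}\subset W_M=\bigcup_{i\in M}P_i$. Since $P_m$ is nonempty and disjoint from every $P_i$ with $i\ne m$, we get $m\in M$. $\square$

*Example.* In $H=(\mathbb Z,+)$ the recursion may run as follows. Take $a_0=1$, $b_0=0$, so $P_0=\{0,1\}$ and $Q_1=\{0,\pm1\}$. Take $a_1=2$. Then $F_1=\{0,\pm1,\pm2\}$, and $b_1=4$ is allowed, since $4-0,\,4-1,\,6-0,\,6-1$ are all outside $F_1$; so $P_1=\{4,6\}$. The differences within $\{0,1,4,6\}$ are $0,\pm1,\dots,\pm6$, so take $a_2=7$. With $F_2=\{0,\pm1,\pm2,\pm7\}$ the choice $b_2=9$ is allowed: subtracting $0,1,4,6$ from $9$ gives $9,8,5,3$, and from $16$ gives $16,15,12,10$. So $P_2=\{9,16\}$. In $\{0,1,4,6,9,16\}$ the differences $1$, $2$, $7$ occur, up to sign, exactly once each, in $P_0$, $P_1$, $P_2$ respectively.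

## 7. Proof of Theorem 2: decoding $Z$ from its translates

Let the uncountable group $\Delta$ act freely on $E\neq\emptyset$.

**Step 1: coordinates on $E$.** We need a map $\pi:E\to\omega_1$ whose fibers are unions of $H$-orbits for some countably infinite subgroup $H$.

Choose $\omega_1$ distinct elements of $\Delta$ and let $\Gamma_1\le\Delta$ be the subgroup that they generate. Its elements are finite words in $\omega_1$ letters and their inverses, so $|\Gamma_1|=\omega_1$. Let $H\le\Gamma_1$ be generated by some countably infinite subset of $\Gamma_1$; for the same reason, $H$ is countably infinite. Each right coset $H\gamma$ is countable, and these cosets partition $\Gamma_1$. If there were only countably many, then $\Gamma_1$ would be countable; and there are at most $|\Gamma_1|=\omega_1$ of them. So there are exactly $\omega_1$. Let $\{t_\alpha:\alpha<\omega_1\}$ be a system of representatives, without repetition. Since $\gamma\mapsto\gamma^{-1}$ exchanges right and left cosets, $H$ also has uncountably many left cosets $\gamma H$ in $\Gamma_1$. Finally let $S\subset E$ contain exactly one point of each $\Gamma_1$-orbit.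

Every $x\in E$ has a unique representation
$$x=h\,t_\alpha\,s\qquad(h\in H,\ \alpha<\omega_1,\ s\in S).\tag{4}$$
Indeed, $s$ must be the point of $S$ in the orbit $\Gamma_1x$. Then $x=\gamma s$ for some $\gamma\in\Gamma_1$, and $\gamma$ is unique: if $\gamma s=\gamma's$, then $\gamma'^{-1}\gamma$ fixes $s$, so it is $e$ by freeness. Finally $\gamma=ht_\alpha$ for exactly one $\alpha$, namely that of the coset $H\gamma$, and then $h=\gamma t_\alpha^{-1}$. Put $\pi(x)=\alpha$. For $g\in H$ we have $gx=(gh)t_\alpha s$, so $\pi(gx)=\pi(x)$: left multiplication by elements of $H$ changes only the first coordinate.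

**Step 2: the set $Z$.** We draw the code of $\alpha$ on every $H$-orbit over $\alpha$. Take $B_m,U_{n,\xi}$ from Lemma 1 and $a_m,P_m$ from Lemma 3 for $H$. For $\alpha<\omega_1$ put
$$W_\alpha=\bigcup\{P_m:m\in\omega,\ \alpha\in B_m\}\subset H,\qquad Z=\{h\,t_\alpha\,s:\ \alpha<\omega_1,\ h\in W_\alpha,\ s\in S\}.$$
So $W_\alpha=W_M$ for $M=\{m:\alpha\in B_m\}$, and by uniqueness in (4), $ht_\alpha s\in Z$ if and only if $h\in W_\alpha$. No measure and no ccc pair entered this construction.

*Example.* Let $E=\Delta=\Gamma_1=\mathbb Z\times K$ with $|K|=\omega_1$, $K=\{k_\alpha:\alpha<\omega_1\}$ without repetition, $H=\mathbb Z\times\{e\}$, $t_\alpha=(0,k_\alpha)$ and $S=\{(0,e)\}$. Then $\pi(n,k_\alpha)=\alpha$. Identify $H$ with $\mathbb Z$. The set $Z$ consists of the points $(n,k_\alpha)$ with $n\in W_\alpha$: over $k_\alpha$ stands a column carrying the pattern $W_\alpha$.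

**Step 3: decoding.** We recover every $\pi^{-1}(B_m)$ from $Z$ by countable operations. For every $m\in\omega$,
$$\pi^{-1}(B_m)=\bigcup_{g\in H}\bigl(g^{-1}Z\cap(a_mg)^{-1}Z\bigr).\tag{5}$$
Let $x=ht_\alpha s$ as in (4). For $g\in H$,
$$x\in g^{-1}Z\iff gx=(gh)t_\alpha s\in Z\iff gh\in W_\alpha,$$
and in the same way $x\in(a_mg)^{-1}Z\iff a_mgh\in W_\alpha$. So $x$ is in the right side of (5) if and only if some $g\in H$ satisfies $gh\in W_\alpha$ and $a_m(gh)\in W_\alpha$. As $g$ runs over $H$, so does $gh$; hence the unknown $h$ disappears, and the condition becomes: there is $g\in H$ with $g\in W_\alpha$ and $a_mg\in W_\alpha$. By (1) with $M=\{m':\alpha\in B_{m'}\}$ this means $m\in M$, that is, $\alpha\in B_m$, that is, $x\in\pi^{-1}(B_m)$.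

From now on let $(\mathcal S,\mathcal I)$ be a $\Delta$-invariant ccc pair on $E$ with $Z\in\mathcal S$. We show $E\in\mathcal I$; only the $\Gamma_1$-invariance of the pair will be used. Since $H$ is countable and $\mathcal S$ is an $H$-invariant $\sigma$-algebra, (5) gives
$$\pi^{-1}(B_m)\in\mathcal S\qquad\text{for all }m\in\omega.\tag{6}$$

**Step 4: the fibers of $\pi$ are in $\mathcal I$.** This supplies the hypothesis on singletons in Lemma 2; here the uncountability of $\Gamma_1$ enters through disjoint translates. Fix $\xi<\omega_1$ and put
$$V_{0,\xi}=\pi^{-1}(\{\xi\})=\{h\,t_\xi\,s:h\in H,\ s\in S\}=Ht_\xi S.$$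
By Lemma 1, $\{\xi\}=U_{0,\xi}$ belongs to the $\sigma$-algebra generated by the $B_m$. The family $\{A\subset\omega_1:\pi^{-1}(A)\in\mathcal S\}$ is a $\sigma$-algebra, because preimages commute with complements and countable unions, and by (6) it contains all $B_m$. So $V_{0,\xi}\in\mathcal S$.

Let $\gamma,\gamma'\in\Gamma_1$ and suppose that $\gamma V_{0,\xi}\cap\gamma'V_{0,\xi}\ne\emptyset$, say
$$\gamma ht_\xi s=\gamma'h't_\xi s'\qquad(h,h'\in H,\ s,s'\in S).$$
Then $s$ and $s'$ lie in the same $\Gamma_1$-orbit, so $s=s'$. By freeness $\gamma ht_\xi=\gamma'h't_\xi$, so $\gamma h=\gamma'h'$, and therefore $\gamma H=\gamma'H$. Hence, if $\gamma$ runs over representatives of the uncountably many left cosets of $H$ in $\Gamma_1$, the sets $\gamma V_{0,\xi}\in\mathcal S$ are pairwise disjoint. They are nonempty (as $S\ne\emptyset$), hence distinct. By ccc they cannot all be outside $\mathcal I$, so $\gamma V_{0,\xi}\in\mathcal I$ for some $\gamma$. Applying $\gamma^{-1}$ and the invariance of $\mathcal I$, we get $V_{0,\xi}\in\mathcal I$.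

Notice the two kinds of cosets: the index $\alpha$ is read from *right* cosets $Ht_\alpha$, while the disjoint copies come from *left* cosets $\gamma H$. The translate $\gamma V_{0,\xi}$ need not be a union of fibers of $\pi$, and the argument does not require it. Commutativity, or normality of $H$, is not used.

**Step 5: transfer to $\omega_1$.** We push the pair forward along $\pi$ and apply Lemma 2. Put
$$\mathcal S'=\{A\subset\omega_1:\pi^{-1}(A)\in\mathcal S\},\qquad\mathcal I'=\{A\subset\omega_1:\pi^{-1}(A)\in\mathcal I\}.$$
We saw that $\mathcal S'$ is a $\sigma$-algebra. Clearly $\mathcal I'\subset\mathcal S'$, $\emptyset\in\mathcal I'$, and $\mathcal I'$ is closed under countable unions. If $A\in\mathcal S'$ and $A\subset A'\in\mathcal I'$, then $\pi^{-1}(A)\in\mathcal S$ is included in $\pi^{-1}(A')\in\mathcal I$, so $A\in\mathcal I'$. If $\mathcal A\subset\mathcal S'\setminus\mathcal I'$ is a disjoint family, then the sets $\pi^{-1}(A)$ $(A\in\mathcal A)$ are pairwise disjoint members of $\mathcal S\setminus\mathcal I$; they are nonempty, hence distinct for distinct $A$, so $\mathcal A$ is countable. Thus $(\mathcal S',\mathcal I')$ is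 a ccc pair on $\omega_1$. By (6), all $B_m$ are in $\mathcal S'$. By Step 4, all $\{\xi\}$ are in $\mathcal I'$. Lemma 2 gives $\omega_1\in\mathcal I'$, that is,
$$E=\pi^{-1}(\omega_1)\in\mathcal I.$$
So no $\Delta$-invariant ccc pair with $Z\in\mathcal S$ is proper. $\blacksquare$

This proves Theorem 2, and with it Theorem 1.

## 8. Subgroups, right translations, and an action that is transitive but not free

**Theorem 3(a).** The case of countable $\Delta$ was settled in Section 3, for left and for right translations. If $\Delta\le\Gamma$ is uncountable, it acts freely on $E=\Gamma$ by left translations, and Theorem 2 gives the set. For right translations use the action $g\cdot x=xg^{-1}$ of $\Delta$ on $\Gamma$. It is an action, since $g\cdot(g'\cdot x)=xg'^{-1}g^{-1}=(gg')\cdot x$; it is free, since $xg^{-1}=x$ gives $g=e$; and the maps $x\mapsto g\cdot x$ $(g\in\Delta)$ are exactly the right translations by elements of $\Delta$. So Theorem 2 applies again.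

**Theorem 3(b)** was proved in Section 3.

**Theorem 3(c).** We give an uncountable group acting transitively on an uncountable set, with a suitable measure for every prescribed set $Z$. Let $\Delta$ be the group of all permutations of $E=\omega_1$ with finite support. It is uncountable, since it contains the transposition of $0$ and $\alpha$ for every $\alpha$ with $0<\alpha<\omega_1$. It acts transitively on $E$, since any two points are exchanged by a transposition.

Let $Z\subset E$ be arbitrary, and let $Y$ be whichever of $Z$, $E\setminus Z$ is uncountable (either one if both are). Let $\mu=\mu_Y$ be the probability measure of Example 1. For $g\in\Delta$ and $X\subset E$, the sets $gX$ and $X$ differ only at points of the support of $g$: if $x$ is not moved by $g$, then $x\in gX$ if and only if $x=g^{-1}x\in X$. So $gX\cap Y$ and $X\cap Y$ differ by a finite set, and so do $Y\setminus gX$ and $Y\setminus X$. Hence $gX\in\mathrm{dom}(\mu)$ if and only if $X\in\mathrm{dom}(\mu)$, and then $\mu(gX)=\mu(X)$. Thus $\mu$ is a nonzero finite $\Delta$-invariant measure. Since $Y\in\mathrm{dom}(\mu)$ and $Z$ is $Y$ or its complement, $Z\in\mathrm{dom}(\mu)$.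 So no $Z\subset E$ is absolutely nonmeasurable for this action; and since $\mu$ gives a proper $\Delta$-invariant ccc pair, the first part of Theorem 2 fails for it as well. $\blacksquare$
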